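
\newtheorem*{thmA}{Theorem A}
\newtheorem*{thmB}{Theorem B}
\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}

\title{Locally supersoluble skew linear groups\\ and the unipotent obstruction to hypercyclicity}


\begin{abstract}
Let $D$ be a division ring that is locally finite-dimensional over its center. It has been recorded as an open question whether every locally supersoluble subgroup of $GL(n,D)$ is hypercyclic. We show that the answer is positive for $n=1$ and negative for every $n\ge 2$, in every characteristic; the counterexamples are metabelian, and in positive characteristic they can be chosen locally nilpotent. We also show that the unipotent radical is the only obstruction: if $G\le GL(n,D)$ is locally supersoluble and $u(G)$ is its largest unipotent normal subgroup, then $G/u(G)$ is hypercyclic.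
\end{abstract}

\section{Introduction}

\subsection*{The question}

A group is \emph{supersoluble} if it has a finite series of normal subgroups of the whole group with cyclic factors. There are two ways to extend this notion to infinitely generated groups. One can look at finite pieces: a group is \emph{locally supersoluble} if each of its finitely generated subgroups is supersoluble. Or one can let the series be transfinite: a group $G$ is \emph{hypercyclic} if it has an ascending series
\[
\langle 1\rangle=G_0\le G_1\le\cdots\le G_\alpha\le\cdots\le G_\gamma=G
\]
in which every $G_\alpha$ is normal in $G$, every factor $G_{\alpha+1}/G_\alpha$ is cyclic, and $G_\lambda=\bigcup_{\alpha<\lambda}G_\alpha$ for every limit ordinal $\lambda\le\gamma$.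

Every hypercyclic group is locally supersoluble (Proposition~\ref{prop:hyper-local}), and one asks for the converse. For abstract groups it fails. Let $p$ be a prime, let $E$ be an infinite elementary abelian $p$-group, and let $W=C_p\wr E$ be the restricted wreath product. Every finitely generated subgroup of $W$ is a finite $p$-group, so $W$ is locally supersoluble. Suppose that $W$ is hypercyclic. Then its base group contains a nontrivial cyclic subgroup $\langle b\rangle$ that is normal in $W$ (Lemma~\ref{lem:closure}(d)). It has order $p$; the automorphism group of $C_p$ has order $p-1$, so the $p$-group $E$ centralizes $b$. But $b$ has finite nonempty support, and the infinite group $E$ permutes the coordinates transitively, so $E$ cannot fix $b$. Thus $W$ is not hypercyclic. The cyclic series of the finitely generated subgroups exist, but they do not fit together.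

For groups of matrices one may hope for better. Let $D$ be a division ring with center $F$, and assume that $D$ is \emph{locally finite-dimensional over} $F$: every finite subset of $D$ generates a finite-dimensional $F$-subalgebra. We ask:

\begin{quote}
\emph{Is every locally supersoluble subgroup of $GL(n,D)$ hypercyclic?}
\end{quote}

Here is a reason to expect a positive answer. Take $n=1$, and let $Z$ be an abelian normal subgroup of a locally supersoluble group $G\le D^*$. The subalgebra $F[Z]$ is a field, an element $z\in Z$ has a minimal polynomial over $F$, and every $G$-conjugate of $z$ is a root of that polynomial in the field $F[Z]$. So $z$ has only finitely many conjugates. Its normal closure is then a finitely generated group on which $G$ acts as a finite group, and local supersolubility applied to one finitely generated subgroup of $G$ breaks it into cyclic pieces that are normal in $G$. Algebraicity has turned a local hypothesis into a global conclusion.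

For $n\ge2$ there is one visible weak point. A unipotent matrix $\left(\begin{smallmatrix}1&v\\0&1\end{smallmatrix}\right)$ is a root of $(X-1)^2$, and this polynomial has at least as many roots as $D$ has elements. The argument above says nothing about such matrices. Our two theorems show that for $n\ge2$ the answer is indeed negative, and that unipotent normal subgroups are the only reason.

\subsection*{Results}

\begin{thmA}
Let $k$ be any field and $n\ge2$. There is a division ring $D\supseteq k$, locally finite-dimensional over its center, and a metabelian locally supersoluble subgroup $G\le GL(n,D)$ that is not hypercyclic. If $\operatorname{char}k=p>0$, then $G$ can even be chosen locally nilpotent.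
\end{thmA}

A matrix $g$ is \emph{unipotent} if $g-1$ is nilpotent, and a group of matrices is unipotent if all its elements are. A group $G\le GL(n,D)$ acts from the left on the right $D$-space $D^n$. It is \emph{irreducible} if $0$ and $D^n$ are the only $G$-invariant $D$-subspaces, and \emph{completely reducible} if $D^n$ is a direct sum of irreducible $G$-invariant $D$-subspaces. For normal subgroups $M\le N$ of a group $G$ we call $N/M$ \emph{$G$-hypercyclic} if there is an ascending series from $M$ to $N$, with unions at limit ordinals, consisting of normal subgroups of $G$ and having cyclic factors. In particular, the group $G/M$ is hypercyclic if and only if it is $G$-hypercyclic. A normal subgroup $N$ is called $G$-hypercyclic if $N/1$ is.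

\begin{thmB}
Let $D$ be locally finite-dimensional over its center $F$, let $n\ge1$, and let $G\le GL(n,D)$ be locally supersoluble. Then $G$ has a unique largest unipotent normal subgroup $u(G)$, and $G/u(G)$ is hypercyclic. Consequently:
\begin{enumerate}
\item[(1)] every locally supersoluble subgroup of $D^*=GL(1,D)$ is hypercyclic;
\item[(2)] every completely reducible locally supersoluble subgroup of $GL(n,D)$ is hypercyclic;
\item[(3)] a locally supersoluble group $G\le GL(n,D)$ is hypercyclic if and only if $u(G)$ is $G$-hypercyclic.
\end{enumerate}
\end{thmB}

So $n=1$ is exactly the range of $n$ in which the question has a positive answer.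

\subsection*{The ideas}

For Theorem~A we let an abelian group of diagonal matrices $\operatorname{diag}(x_i,y_i)$, $i\ge1$, act on the group of upper unitriangular matrices, that is, on $(D,+)$ by $v\mapsto x_ivy_i^{-1}$. A nonzero vector fixed by all these maps is an element $v\in D^*$ with $v^{-1}x_iv=y_i$ for all $i$. We arrange that any finitely many of the $x_i$ can be conjugated simultaneously to the corresponding $y_i$, by a product $c_1\cdots c_m$; conjugating all of them at once would require the infinite product $c_1c_2c_3\cdots$, which does not exist in $D$.

For Theorem~B we reduce to irreducible groups, which have no nontrivial unipotent normal subgroup. The argument on conjugates given above then works for every abelian normal subgroup. The work lies in passing from abelian normal subgroups to the derived subgroup $G'$, which is only locally nilpotent.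

\section{Hypercyclic sections}\label{sec:hyp}

Subgroups and quotients of supersoluble groups are supersoluble: intersect the series with the subgroup, or take its image. Hence subgroups and quotients of locally supersoluble groups are locally supersoluble. Throughout this section $G$ is a group.

\begin{lemma}\label{lem:closure}
\begin{enumerate}
\item[(a)] If $N/M$ is $G$-hypercyclic and $L$ is a normal subgroup of $G$ with $M\le L\le N$, then $L/M$ and $N/L$ are $G$-hypercyclic.
\item[(b)] If $L/M$ and $N/L$ are $G$-hypercyclic, so is $N/M$.
\item[(c)] Subgroups, quotients and finite direct products of hypercyclic groups are hypercyclic.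
\item[(d)] Let $N/M$ be $G$-hypercyclic and let $L$ be normal in $G$ with $M< L\le N$. Then $L/M$ contains a nontrivial cyclic normal subgroup of $G/M$.
\end{enumerate}
\end{lemma}

\begin{proof}
Let $(N_\alpha)$ be the series from $M$ to $N$. For (a) use the series $(L\cap N_\alpha)$ and $(LN_\alpha)$: the factor $(L\cap N_{\alpha+1})/(L\cap N_\alpha)$ embeds in $N_{\alpha+1}/N_\alpha$, the factor $LN_{\alpha+1}/LN_\alpha$ is an image of it, and both constructions commute with ascending unions. For (b) concatenate the series. In (c), subgroups and quotients are treated as in (a), and for $G\times H$ one concatenates the series $(G_\alpha\times1)$ with $(G\times H_\beta)$.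

For (d) let $\alpha$ be least with $L\cap N_\alpha\ne M$. Then $\alpha\neq0$, and $\alpha$ is not a limit ordinal because the series is continuous at limits. So $\alpha=\beta+1$ and $L\cap N_\beta=M$. Hence $(L\cap N_\alpha)/M$ embeds in the cyclic group $N_\alpha/N_\beta$, and it is normal in $G/M$.
\end{proof}

\begin{proposition}\label{prop:hyper-local}
Every hypercyclic group is locally supersoluble.
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:closure}(c) it is enough to show that a finitely generated hypercyclic group $G$ is supersoluble. Let $\alpha$ be least such that $G/G_\alpha$ is supersoluble. If $\alpha=\beta+1$, then $G/G_\beta$ is an extension of a cyclic normal subgroup by a supersoluble group, so it is supersoluble, a contradiction. Suppose that $\alpha$ is a limit ordinal. Supersoluble groups are polycyclic and so finitely presented, and $G$ is finitely generated, so $G_\alpha$ is the normal closure in $G$ of a finite set. This set lies in some $G_\beta$ with $\beta<\alpha$. Then $G_\alpha=G_\beta$, again a contradiction. So $\alpha=0$.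
\end{proof}

The next lemma contains the tools for proving hypercyclicity. In the proof of Theorem~B, local supersolubility is used directly in only two places: in part (b) of this lemma, and to show that $G'$ is locally nilpotent (Section~\ref{sec:derived}).

\begin{lemma}\label{lem:criteria}
Let $M\le N$ be normal subgroups of $G$.
\begin{enumerate}
\item[(a)] If $N$ is generated by normal subgroups $N_i\ge M$ of $G$ with each $N_i/M$ $G$-hypercyclic, then $N/M$ is $G$-hypercyclic.
\item[(b)] If $G$ is locally supersoluble, $N/M$ is finitely generated and $G/C_G(N/M)$ is finite, then $N/M$ is $G$-hypercyclic.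
\item[(c)] If $G$ is locally supersoluble, $N/M$ is abelian and each element of $N/M$ has only finitely many conjugates in $G/M$, then $N/M$ is $G$-hypercyclic.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Well-order the family as $(N_\alpha)_{\alpha<\gamma}$ and put $M_\alpha=\langle M,N_\beta:\beta<\alpha\rangle$ for $\alpha\le\gamma$. Then $M_0=M$, $M_\gamma=N$, the $M_\alpha$ are continuous at limits, and $M_{\alpha+1}=M_\alpha N_\alpha$. So $M_{\alpha+1}/M_\alpha$ is $G$-isomorphic to $N_\alpha/(N_\alpha\cap M_\alpha)$, which is a quotient of $N_\alpha/M$ and hence $G$-hypercyclic. Concatenate the resulting series.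

(b) We may replace $G$ by $G/M$ and assume $M=1$. Since $N$ is finitely generated and $C_G(N)$ has finite index, there is a finitely generated subgroup $H\ge N$ with $G=H\,C_G(N)$. Let $1=H_0\le\cdots\le H_l=H$ be a series of normal subgroups of $H$ with cyclic factors. The subgroups $N\cap H_i$ form a series of $N$ with cyclic factors. They are normalized by $H$, and by $C_G(N)$ because they lie in $N$. Hence they are normal in $G$.

(c) Again let $M=1$. The normal closure in $G$ of an element $a\in N$ is generated by the finitely many conjugates of $a$. An element of $G$ that centralizes all these conjugates centralizes the normal closure, so $G$ acts on it as a finite group. By (b) it is $G$-hypercyclic. As $N$ is generated by these normal closures, (a) applies.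
\end{proof}

By (a), applied to its cyclic subgroups, every abelian group is hypercyclic.

\section{Groups that are not hypercyclic}\label{sec:A}

\subsection{What has to be arranged}

Let $D$ be a division ring, let $x_1,x_2,\dots$ be commuting elements of $D^*$, and let $y_1,y_2,\dots$ be another such sequence. In $GL(2,D)$ put
\[
t_i=\begin{pmatrix}x_i&0\\0&y_i\end{pmatrix},\quad
X=\langle t_1,t_2,\dots\rangle,\quad
V=\left\{\begin{pmatrix}1&v\\0&1\end{pmatrix}:v\in D\right\}\cong(D,+),\quad
G=V\rtimes X .
\]
Both $V$ and $X$ are abelian, so $G$ is metabelian. Conjugation $g\mapsto t_igt_i^{-1}$ acts on $V$, identified with $D$, by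
\[
T_i:D\to D,\qquad T_i(v)=x_ivy_i^{-1},
\]
and the $T_i$ commute. If $G$ is hypercyclic, then by Lemma~\ref{lem:closure}(d) some nontrivial cyclic subgroup of $V$ is normal in $G$. So $G$ is not hypercyclic if no nonzero $v\in D$ satisfies $T_i(v)\in\mathbb Zv$ for all $i$. On the other hand, local supersolubility requires such eigenvectors for finitely many $T_i$ at a time. We therefore need operators that have common eigenvectors locally but not globally.

\subsection{One block}\label{subsec:block}

The smallest instance lives in Hamilton's quaternions $\mathbb H$, whose units we write as $\mathbf i,\mathbf j,\mathbf k$. Put $x=\mathbf j$ and $c=1+\mathbf i$. Since $\mathbf j(1-\mathbf i)=(1+\mathbf i)\mathbf j$ and $c^{-1}=\frac12(1-\mathbf i)$,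
\[
y:=cxc^{-1}=\tfrac12(1+\mathbf i)\,\mathbf j\,(1-\mathbf i)=\tfrac12(1+\mathbf i)^2\mathbf j=\mathbf i\mathbf j=\mathbf k .
\]
So for $T(v)=xvy^{-1}$ we have $T(v)=\mathbf jv\mathbf k^{-1}=-\mathbf jv\mathbf k$. As $\mathbf j^2=\mathbf k^2=-1$ is central, $T^2=1$. The operator $T$ moves the vector $1$ off its line: $T(1)=-\mathbf j\mathbf k=-\mathbf i$. But it fixes $1-\mathbf i=2c^{-1}$, because $T(1-\mathbf i)=-\mathbf j(1-\mathbf i)\mathbf k=-(1+\mathbf i)\mathbf j\mathbf k=-(1+\mathbf i)\mathbf i=1-\mathbf i$. This is no accident: whenever $y=cxc^{-1}$,
\[
T(c^{-1})=xc^{-1}\,(cxc^{-1})^{-1}=xc^{-1}\,cx^{-1}c^{-1}=c^{-1}.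
\]
So an eigenvector exists, but finding it requires the element $\mathbf i$ of the block. A nonzero vector $v$ that commutes with $x=\mathbf j$ and $c$ is moved off its line: $T(v)=v\,xy^{-1}=v(-\mathbf i)$.

Now imagine infinitely many commuting copies of this block, with generators $s_i$ (in the role of $\mathbf i$), $x_i$ (in the role of $\mathbf j$), and $c_i=1+s_i$. For $m$ blocks, $(c_1\cdots c_m)^{-1}$ is fixed by $T_1,\dots,T_m$. But each nonzero $v$ in the algebra involves only finitely many blocks, and the operator of any further block moves it off its line. That is the whole idea.

Two tasks remain. The first is that two commuting copies of $\mathbb H$ over $\mathbb R$ do not fit into a division ring: $\mathbb H\otimes_{\mathbb R}\mathbb H\cong M_4(\mathbb R)$. We therefore let the $s_i^2$ and $x_i^2$ be independent indeterminates. The second is characteristic $2$, where $s\mapsto -s$ is the identity; there we use the Artin--Schreier automorphism $s\mapsto s+1$, which works in every characteristic $p>0$ and even gives local nilpotence.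

\subsection{The division ring}\label{subsec:ring}

Let $P=k(s_1,s_2,\dots)$ be a rational function field in infinitely many indeterminates. We treat two cases, and in each define commuting $k$-automorphisms $\sigma_i$ of $P$ that fix $s_j$ for $j\ne i$:
\[
\begin{array}{lllll}
\text{(I)}&\operatorname{char}k\ne2:&q=2,\quad\sigma_i(s_i)=-s_i,&N_i=s_i^2,&c_i=1+s_i;\\[2pt]
\text{(II)}&\operatorname{char}k=p>0:&q=p,\quad\sigma_i(s_i)=s_i+1,&N_i=s_i^p-s_i,&c_i=s_i.
\end{array}
\]
In both cases $\sigma_i^q=1$, and every $\sigma_j$ fixes every $N_i$. Let $S=P[x_1^{\pm1},x_2^{\pm1},\dots]$ be the skew Laurent polynomial ring in which the $x_i$ commute with each other and $x_i\lambda=\sigma_i(\lambda)x_i$ for $\lambda\in P$.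

\emph{$S$ is a domain.} Order the finitely supported exponent vectors $a=(a_1,a_2,\dots)$ as follows: of two distinct vectors, the larger is the one with the larger entry in the last coordinate in which they differ. This is a total order compatible with addition. The leading term of a product is the product of the leading terms, because $\lambda x^a\cdot\mu x^b=\lambda\sigma^a(\mu)x^{a+b}\ne0$ for nonzero $\lambda,\mu\in P$, where $\sigma^a=\prod_i\sigma_i^{a_i}$.

\emph{The ring $D$.} Put $P_0=k(N_1,N_2,\dots)$ and $C_0=P_0[x_1^{\pm q},x_2^{\pm q},\dots]$. The $\sigma_i$ fix $P_0$ and satisfy $\sigma_i^q=1$, so $C_0$ is central in $S$. Let $D$ be the localization of $S$ at $C_0\setminus\{0\}$. It is a domain containing the fraction field $F_0$ of $C_0$ in its center. The ring $P_0[s_1,s_2,\dots]$ is a domain algebraic over the field $P_0$, so it is a field, and therefore equals $P$. Hence $D$ is generated as an $F_0$-algebra by the $s_i$ and the $x_i$; note $x_i^{-1}=x_i^{q-1}x_i^{-q}$.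

\emph{$D$ is a division ring, locally finite-dimensional over its center.} Let $D_m$ be the $F_0$-span of the monomials
\[
s_1^{a_1}\cdots s_m^{a_m}x_1^{b_1}\cdots x_m^{b_m},\qquad 0\le a_i,b_i<q .
\]
We have $x_is_i=\sigma_i(s_i)x_i$, $x_i^q\in F_0$, and $s_i^q$ is $N_i$ in case (I) and $s_i+N_i$ in case (II), while all other pairs of generators commute. So $D_m$ is closed under multiplication. It is a domain of dimension at most $q^{2m}$ over the central field $F_0$, hence a division ring. As $D$ is the union of the chain $D_1\subseteq D_2\subseteq\cdots$, it is a division ring. Let $F$ be its center, so $F\supseteq F_0$. A finite subset of $D$ lies in some $D_m$, and the $F$-span of $D_m$ is a finite-dimensional $F$-subalgebra.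

Finally, we record the independence of the blocks:
\begin{equation}\label{eq:indep}
s_{m+1}\text{ and }x_{m+1}\text{ centralize }D_m .
\end{equation}

\subsection{The group}\label{subsec:group}

Put $y_i=c_ix_ic_i^{-1}$. For $i\ne j$ the elements $c_i,x_i$ commute with $c_j,x_j$, so the $y_i$ commute with each other. Moreover $y_i^q=c_ix_i^qc_i^{-1}=x_i^q$, which is central in $D$, and
\begin{equation}\label{eq:z}
z_i:=x_iy_i^{-1}=x_ic_ix_i^{-1}c_i^{-1}=\sigma_i(c_i)c_i^{-1}=
\begin{cases}(1-s_i)/(1+s_i)&\text{in case (I)},\\ (s_i+1)/s_i&\text{in case (II)}.\end{cases}
\end{equation}
In particular $z_i\notin k$. Let $G=V\rtimes X\le GL(2,D)$ be the group formed from these $x_i,y_i$. Then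
\[
T_i^q(v)=x_i^q\,v\,y_i^{-q}=v .
\]

\begin{lemma}
$G$ is locally supersoluble, and locally nilpotent in case (II).
\end{lemma}

\begin{proof}
Let $H\le G$ be generated by finitely many elements $v_lw_l$ with $v_l\in V$ and $w_l\in X$. All $w_l$ lie in $X_m=\langle t_1,\dots,t_m\rangle$ for some $m$. As $T_1,\dots,T_m$ generate a finite group, the images of the $v_l$ under it generate a finitely generated $X_m$-invariant subgroup $V_0$ of $V$, and $H\le V_0X_m$. It suffices to treat $V_0X_m$.

\emph{Case (I), $\operatorname{char}k=0$.} The group $V_0$ is free abelian of finite rank. The maps $T_1,\dots,T_m$ commute and have square $1$, so they are simultaneously diagonalizable on $V_0\otimes\mathbb Q$ with eigenvalues $\pm1$. Let $e_1,\dots,e_r$ be a basis of common eigenvectors. The subgroups $V_0\cap(\mathbb Qe_1+\dots+\mathbb Qe_j)$ are $X_m$-invariant, hence normal in $V_0X_m$. Consecutive factors are finitely generated and embed in $\mathbb Q$, so they are cyclic.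

\emph{Case (I), $\operatorname{char}k=p>2$.} The group $V_0$ is a finite-dimensional $\mathbb F_p$-space on which the commuting maps $T_1,\dots,T_m$ of square $1$ are simultaneously diagonalizable. Again a basis of eigenvectors gives a series of normal subgroups of $V_0X_m$ in $V_0$, now with factors of order $p$.

In both subcases $V_0X_m/V_0\cong X_m$ is finitely generated abelian, so $V_0X_m$ is supersoluble.

\emph{Case (II).} On the $\mathbb F_p$-space $V_0$ we have $(T_i-1)^p=T_i^p-1=0$, and the $T_i-1$ commute. So any product of $m(p-1)+1$ factors chosen from $T_1-1,\dots,T_m-1$ is zero. The subspaces $V_l$ spanned by the images of the products of $l$ such factors form a finite descending series from $V_0$ to $0$, and each $T_i$ acts trivially on its factors. Since $V$ is abelian, $V_0X_m$ centralizes $V_l/V_{l+1}$ for each $l$; and $V_0X_m/V_0$ is abelian. So $V_0X_m$ is a finitely generated nilpotent group. Such a group is supersoluble.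
\end{proof}

\begin{lemma}
$G$ is not hypercyclic.
\end{lemma}

\begin{proof}
Suppose it is. By Lemma~\ref{lem:closure}(d), $V$ contains a nontrivial cyclic normal subgroup of $G$, generated by some $0\ne v\in D$. Choose $m$ with $v\in D_m$. By \eqref{eq:indep} the element $y_{m+1}=c_{m+1}x_{m+1}c_{m+1}^{-1}$ also centralizes $D_m$, so
\[
T_{m+1}(v)=x_{m+1}\,v\,y_{m+1}^{-1}=v\,z_{m+1}.
\]
By normality this equals $rv$ for some $r\in\mathbb Z$. Thus $v(z_{m+1}-r)=0$, and $z_{m+1}=r\cdot1\in k$, contrary to \eqref{eq:z}.
\end{proof}

\begin{proof}[Proof of Theorem~A]
Case (I) covers the fields of characteristic different from $2$, and case (II) those of positive characteristic, with $G$ locally nilpotent. This proves the theorem for $n=2$. For $n>2$ embed $GL(2,D)$ in $GL(n,D)$ by $g\mapsto\operatorname{diag}(g,1,\dots,1)$.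
\end{proof}

\begin{remark}
The two sides of the construction can be seen in one formula. Put $c=c_1\cdots c_m$. Then $cx_ic^{-1}=y_i$ for $i\le m$, so $T_i(wc^{-1})=(x_iwx_i^{-1})c^{-1}$. In the coordinate $w$ the maps $T_1,\dots,T_m$ are inner automorphisms, which fix $w=1$; the change of coordinate depends on $m$.

Noncommutativity and infinite dimension are both essential here. If $D$ were commutative and $x_i^q=y_i^q$, then $T_i$ would be multiplication by a $q$th root of unity, that is, by $\pm1$ for $q=2$ and by $1$ for $q=p=\operatorname{char} k$; every cyclic subgroup of $V$ would be normal. If $D$ were finite-dimensional over $F_0$, then the commuting $F_0$-linear maps $T_i$, with $T_i^2=1$ (case (I)) or $(T_i-1)^p=0$ (case (II)), would have a common eigenvector with eigenvalues $\pm1$.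
\end{remark}

\section{Skew linear groups: reduction to the irreducible case}\label{sec:lin}

We turn to Theorem~B. From now on $D$ is a division ring that is locally finite-dimensional over its center $F$. We let $M_n(D)$ act from the left on the space $V=D^n$ of columns, a right vector space over $D$. (The group called $V$ in Section~\ref{sec:A} returns only in Remark~\ref{rem:AB}.) We identify $F$ with the scalar matrices over $F$, which are central in $M_n(D)$. For a subset $Y$ of $M_n(D)$ let $F[Y]$ be the $F$-subalgebra with $1$ generated by $Y$. We use two finiteness facts throughout.

\begin{itemize}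
\item \emph{Every finitely generated $F$-subalgebra of $M_n(D)$ is finite-dimensional.} Indeed, the entries of the generators generate a finite-dimensional subalgebra $E$ of $D$, and the subalgebra lies in $M_n(F+E)$. In particular every matrix has a minimal polynomial over $F$.
\item \emph{A set of nonzero orthogonal idempotents of $M_n(D)$ has at most $n$ members}, because the sum of the corresponding subspaces $eV$ of $V$ is direct.
\end{itemize}

\begin{lemma}\label{lem:nil}
\begin{enumerate}
\item[(a)] If $J$ is a nil $F$-subalgebra of $M_n(D)$ (without $1$), then $J^n=0$.
\item[(b)] If $U\le GL(n,D)$ is unipotent, then any product of $n$ elements of the form $u-1$ with $u\in U$ is $0$.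
\end{enumerate}
\end{lemma}

\begin{proof}
We first show: \emph{if $A$ is a nilpotent $F$-subalgebra of $M_n(D)$, then $A^n=0$.} The $A^iV$ are $D$-subspaces, and $A^iV=A^{i+1}V$ implies $A^iV=A^jV$ for all $j\ge i$, so $A^iV=0$. Thus the chain $V\ge AV\ge A^2V\ge\cdots$ decreases strictly until it reaches $0$. As $\dim V=n$, we get $A^nV=0$.

(a) Any $n$ elements of $J$ lie in a finite-dimensional subalgebra $A\subseteq J$. A finite-dimensional nil algebra is nilpotent, so $A^n=0$, and the product of the $n$ elements is $0$.

(b) Let $U_0$ be the subgroup generated by the $n$ given elements of $U$, and put $A=\sum_{u\in U_0}F(u-1)$. Since $(u-1)(v-1)=(uv-1)-(u-1)-(v-1)$, this is an algebra. It lies in the finite-dimensional algebra $F[U_0]$, on which $U_0$ acts faithfully and unipotently by left multiplication. By Kolchin's theorem (a unipotent group of matrices over a field is conjugate to a group of upper unitriangular matrices), $A$ is nilpotent. Hence $A^n=0$.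
\end{proof}

\begin{lemma}\label{lem:triv}
Let $U$ be a unipotent normal subgroup of $G\le GL(n,D)$, let $V''<V'$ be $G$-invariant $D$-subspaces of $V$, and suppose that $G$ acts irreducibly on $W=V'/V''$. Then $U$ acts trivially on $W$.
\end{lemma}

\begin{proof}
The group $U$ acts unipotently on $W$. It fixes a nonzero vector of $W$: otherwise, starting with any $w\ne0$, we could choose successively $u_1,u_2,\dots\in U$ such that $(u_l-1)\cdots(u_1-1)w\ne0$ for every $l$, contrary to Lemma~\ref{lem:nil}(b) for $GL(W)$. The fixed vectors of $U$ in $W$ form a $D$-subspace, and it is $G$-invariant because $U$ is normal. So it is $W$.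
\end{proof}

\begin{proposition}\label{prop:radical}
Let $G\le GL(n,D)$, and let $u(G)$ be the kernel of the action of $G$ on the factors $W_1,\dots,W_l$ of a composition series of $V$ as a $D$-space with $G$-action. Then $u(G)$ is a unipotent normal subgroup of $G$ and contains every unipotent normal subgroup of $G$. The group $G/u(G)$ embeds in the direct product of the irreducible groups that $G$ induces on $W_1,\dots,W_l$. If $n=1$ or if $G$ is completely reducible, then $u(G)=1$.
\end{proposition}

\begin{proof}
For $g\in u(G)$ we have $(g-1)^l=0$, so $u(G)$ is unipotent. By Lemma~\ref{lem:triv} it contains every unipotent normal subgroup of $G$; in particular it does not depend on the series chosen. The embedding is clear from the definition. If $G$ is completely reducible (for instance if $n=1$), then $V$ is a direct sum of irreducible $G$-invariant subspaces, and the partial sums form a composition series whose factors are these summands. So $u(G)$ acts trivially on $V$.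
\end{proof}

The groups induced on the $W_i$ are quotients of $G$, so they are locally supersoluble if $G$ is. By Lemma~\ref{lem:closure}(c) the hypercyclicity of $G/u(G)$ in Theorem~B therefore follows from the next result, whose proof occupies the rest of the paper.

\begin{theorem}\label{thm:irr}
If $G\le GL(n,D)$ is locally supersoluble and irreducible, then $G$ is hypercyclic.
\end{theorem}

\begin{proof}[Proof of Theorem~B from Theorem~\ref{thm:irr}]
By Proposition~\ref{prop:radical}, $u(G)$ is the unique largest unipotent normal subgroup of $G$, and $G/u(G)$ is hypercyclic as just explained. Consequences (1) and (2) follow because $u(G)=1$ there. For (3), if $G$ is hypercyclic, then $u(G)$ is $G$-hypercyclic by Lemma~\ref{lem:closure}(a). Conversely, if $u(G)$ is $G$-hypercyclic, then so is $G$ by Lemma~\ref{lem:closure}(b), since $G/u(G)$ is hypercyclic.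
\end{proof}

\begin{remark}\label{rem:AB}
Consider the group $G=V\rtimes X\le GL(2,D)$ of Subsection~\ref{subsec:group}, with $V$ as in that section. The composition factors of $D^2$ are one-dimensional, and $V$ acts trivially on them. A product $\prod t_i^{a_i}$ acts on the first as $\prod x_i^{a_i}$, which is $1$ only if all $a_i=0$. So $u(G)=V$ and $G/u(G)$ is abelian. The failure lies entirely in the action of $G$ on its unipotent radical, as (3) says it must.
\end{remark}

\subsection*{Abelian normal subgroups}

An irreducible group has no nontrivial unipotent normal subgroup, by Proposition~\ref{prop:radical}. The next lemma is the argument of the introduction, now for all $n$.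

\begin{lemma}\label{lem:abelian}
Let $G\le GL(n,D)$ be irreducible and let $Z$ be an abelian normal subgroup of $G$.
\begin{enumerate}
\item[(a)] $F[Z]$ is a direct sum of at most $n$ fields.
\item[(b)] Each element of $Z$ has only finitely many conjugates in $G$. Hence, if $G$ is locally supersoluble, $Z$ is $G$-hypercyclic.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The group $G$ acts on the commutative algebra $F[Z]$ by conjugation, so the set $J$ of nilpotent elements of $F[Z]$ is a $G$-invariant ideal. By Lemma~\ref{lem:nil}(a), $J^n=0$. The $D$-subspace $JV$ is $G$-invariant, because $gJV=(gJg^{-1})gV=JV$. It is not $V$, since $JV=V$ would give $V=J^nV=0$. So $JV=0$, that is, $J=0$.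

Now write $1=e_1+\dots+e_r$ with nonzero orthogonal idempotents $e_j\in F[Z]$ and $r\le n$ as large as possible. Then $e_jF[Z]$ has no idempotents other than $0$ and $e_j$. A nonzero element $a$ of $e_jF[Z]$ lies in the subalgebra generated by $e_j$ and $a$, which is finite-dimensional, commutative and without nonzero nilpotent elements. Such an algebra is a direct sum of fields, and here there is only one summand. So $a$ is invertible in $e_jF[Z]$, and $e_jF[Z]$ is a field.

(b) Let $f$ be the minimal polynomial of $z\in Z$ over $F$. As $F$ is central, every conjugate of $z$ is a root of $f$ in $F[Z]$, and in a direct sum of $r$ fields $f$ has at most $(\deg f)^r$ roots. The last statement is Lemma~\ref{lem:criteria}(c).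
\end{proof}

\section{The derived subgroup}\label{sec:derived}

From now on $G\le GL(n,D)$ is irreducible and locally supersoluble, and $N=G'$. Since $G/N$ is abelian, the task is to control $N$.

\emph{$N$ is locally nilpotent.} If $H$ is supersoluble, it acts on each factor of a cyclic normal series as an abelian group, since the automorphism group of a cyclic group is abelian. So $H'$ centralizes the factors, and by intersecting the series with $H'$ we see that $H'$ is nilpotent. A finite subset of $G'$ lies in $H'$ for some finitely generated $H\le G$.

We use the following standard facts. In a locally nilpotent group the elements of finite order form a subgroup, the quotient by it is torsion-free, and this subgroup is the direct product of its Sylow subgroups. In a torsion-free nilpotent group roots are unique: $x^m=y^m$ with $m\ge1$ implies $x=y$.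

Let $T$ be the torsion subgroup of $N$; it is normal in $G$. If $\operatorname{char}F=p>0$, an element $g$ of order $p^l$ satisfies $(g-1)^{p^l}=g^{p^l}-1=0$. Hence the $p$-elements of $N$ form a unipotent normal subgroup of $G$, which is trivial. So $T$ has no elements of order $\operatorname{char}F$.

We would like to apply Lemma~\ref{lem:abelian}, but $N$ need not be abelian. We treat $N/T$ and $T$ separately. A torsion-free nilpotent group, such as the Heisenberg group of integral unitriangular $3\times3$ matrices, can be nonabelian. But in a linear group this noncommutativity produces unipotent elements. We show that the unipotent elements of $N'$ lie in $T$ or form a normal subgroup of $G$; in the latter case they are trivial by irreducibility.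

\begin{lemma}\label{lem:NT}
$N'\le T$. So $N/T$ is torsion-free abelian.
\end{lemma}

\begin{proof}
We use Mal'cev's theorem: a soluble group of matrices over an algebraically closed field has a triangularizable normal subgroup of finite index. For a finitely generated $H\le N$ the algebra $F[H]$ is finite-dimensional over $F$, and $H$ acts faithfully on it by left multiplication. An element of $H$ is unipotent in this representation if and only if it is unipotent as a matrix over $D$. We apply Mal'cev's theorem to $H$ acting on $F[H]\otimes_F\bar F$, where $\bar F$ is an algebraic closure of $F$.

\emph{Step 1: each element of $N'$ has a unipotent positive power.} Such an element lies in $N_0'$ for some finitely generated, hence nilpotent, $N_0\le N$. Let $K$ be a normal subgroup of finite index in $N_0$ that is triangularizable over $\bar F$. Then $K'$ is unipotent and normal in $N_0$. Let $\tau/K'$ be the torsion subgroup of $N_0/K'$. The torsion-free nilpotent group $Q=N_0/\tau$ has the abelian normal subgroup $K\tau/\tau$ of finite index, say $m$. Let $x,y\in Q$. Then $x^m$ and $y^m$ commute. Write $x^g=g^{-1}xg$. From $(x^{y^m})^m=(x^m)^{y^m}=x^m$ and uniqueness of roots we get $x^{y^m}=x$. So $x$ commutes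 with $y^m$, and $(y^x)^m=(y^m)^x=y^m$ gives $y^x=y$. Thus $Q$ is abelian and $N_0'\le\tau$. So each element of $N_0'$ has a positive power in the unipotent group $K'$.

\emph{Step 2: $\operatorname{char}F=p>0$.} Here unipotent elements have $p$-power order, so by Step~1 every element of $N'$ has finite order.

\emph{Step 3: $\operatorname{char}F=0$.} We show that the unipotent elements of $N'$ form a subgroup. Let $I_0\le N'$ be finitely generated, and let $K$ be a normal subgroup of finite index in $I_0$ that is triangularizable over $\bar F$. The map sending an element of $K$ to the diagonal of its triangular form is a homomorphism into an abelian group. Its image is finitely generated, because $K$ is, and it is periodic by Step~1. So the image is finite. The kernel $L$ consists of the unipotent elements of $K$; it is normal in $I_0$ and has finite index there.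

By Lemma~\ref{lem:triv}, applied with the field $F$ in place of $D$ to the action of $I_0$ on $F[I_0]$, $L$ acts trivially on the $I_0$-composition factors of $F[I_0]$. So $I_0$ acts on each of them as a finite group. A unipotent element of $I_0$ acts on such a factor as a unipotent element of finite order, which in characteristic $0$ is trivial. Conversely, an element that acts trivially on all the factors is unipotent. Hence the unipotent elements of $I_0$ are the kernel of an action, and form a subgroup.

Taking $I_0=\langle u,v\rangle$ for unipotent $u,v\in N'$, we see that the set of all unipotent elements of $N'$ is a subgroup. It is normal in $G$ and unipotent, hence trivial. By Step~1, $N'$ is periodic.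
\end{proof}

\begin{lemma}\label{lem:T}
$T$ is $G$-hypercyclic.
\end{lemma}

\begin{proof}
Let $T_q$ be the Sylow $q$-subgroup of $T$; we know that only primes $q\ne\operatorname{char}F$ matter. Let $B\le T_q$ be finite and abelian. Then $F[B]$ is an image of the group algebra of $B$ over $F$, which is semisimple by Maschke's theorem. So $F[B]$ is a direct sum of fields, and of at most $n$ of them. The image of $B$ in each of these fields is a finite subgroup of the multiplicative group, hence cyclic. So $B$ embeds in a product of at most $n$ cyclic groups. In particular elementary abelian subgroups of $T_q$ have order at most $q^n$. Thus an abelian subgroup of $T_q$ has finite socle, so it is a direct product of finitely many cyclic and quasicyclic $q$-groups and satisfies the minimal condition.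

The group $T_q$ is locally finite, being periodic and locally nilpotent. By the theorem of \v{S}unkov and of Kegel and Wehrfritz \cite{KW}, a locally finite group with the minimal condition on abelian subgroups is a \v{C}ernikov group. So $T_q$ has a characteristic divisible abelian subgroup $R_q$ of finite index and finite rank. It is the union of its finite characteristic subgroups $\{r\in R_q:r^{q^i}=1\}$. On a finite normal section $G$ acts as a finite group, so finite normal sections are $G$-hypercyclic by Lemma~\ref{lem:criteria}(b). Hence $R_q$ is $G$-hypercyclic by Lemma~\ref{lem:criteria}(a), and $T_q/R_q$ is $G$-hypercyclic because it is finite. So each $T_q$ is $G$-hypercyclic by Lemma~\ref{lem:closure}(b), and $T$, which they generate, is $G$-hypercyclic by Lemma~\ref{lem:criteria}(a).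
\end{proof}

\section{Proof of Theorem~\ref{thm:irr}}\label{sec:end}

It remains to treat $N/T$, and here a new difficulty appears. Elements of $N$ commute modulo $T$, but they need not commute. So an element $a\in N$ and its conjugates need not lie in a commutative algebra, and the root count of Lemma~\ref{lem:abelian} is not available for them. We first pass to a subgroup $N_1$ of $N$ whose torsion is central in $N_1$, such that $G/N_1$ is hypercyclic for simple reasons. In $N_1$ a suitable power of each element turns out to be central, and to this power Lemma~\ref{lem:abelian} applies.

\subsection{Making the torsion central}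

By Zorn's lemma let $A$ be maximal among the abelian normal subgroups of $G$ contained in $T$. Then
\begin{equation}\label{eq:selfcent}
C_T(A)=A .
\end{equation}
Otherwise $C_T(A)/A$ is a nontrivial normal subgroup of $G/A$ inside $T/A$, which is $G$-hypercyclic by Lemmas~\ref{lem:T} and~\ref{lem:closure}(a). By Lemma~\ref{lem:closure}(d) it contains a nontrivial cyclic normal subgroup $\langle c\rangle A/A$ of $G/A$. As $c$ centralizes $A$, the group $\langle c\rangle A$ is abelian and normal in $G$, contrary to the maximality of $A$.

By Lemma~\ref{lem:abelian}(a), $F[A]=\bigoplus_{j=1}^rK_j$, where the $K_j=e_jF[A]$ are fields and $r\le n$. The $e_j$ are the primitive idempotents of $F[A]$, so $G$ permutes them by conjugation. Let $G_1$ be the kernel of this permutation action: a normal subgroup of finite index in $G$ that contains $A$. Put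
\[
C=C_{G_1}(A),\qquad N_1=N\cap C ;
\]
both are normal in $G$.

\emph{$G_1/C$ is abelian.} The group $Ae_j$ is a periodic subgroup of $K_j^*$. Finite subgroups of $K_j^*$ are cyclic, so $Ae_j$ is locally cyclic, and it has at most one subgroup of each finite order. Hence an automorphism of $Ae_j$ maps each finite cyclic subgroup to itself and acts on it as a power map. Power maps on a cyclic group commute, so $\operatorname{Aut}(Ae_j)$ is abelian. Now $G_1$ acts on $Ae_j$ by conjugation, so $G_1'$ acts trivially. As $a=\sum_jae_j$ for $a\in A$, $G_1'$ centralizes $A$, that is, $G_1'\le C$.

\emph{The torsion of $N_1$ is $A$, and it is central.} Clearly $A\le N_1$ and $A\le Z(N_1)$. By \eqref{eq:selfcent}, $N_1\cap T=C_T(A)\cap G_1=A$. So $N_1/A\cong N_1T/T$, which is torsion-free abelian by Lemma~\ref{lem:NT}.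

\subsection{The section $N_1/A$}

\begin{lemma}\label{lem:power}
For each $a\in N_1$ there is a positive integer $e$ with $a^e\in Z(N_1)$.
\end{lemma}

\begin{proof}
Let $f$ be the minimal polynomial of $a$ over $F$, and let $d$ be its degree. We show that $e=d!$ works. Let $b\in N_1$. Since $N_1/A$ is abelian, $\zeta=bab^{-1}a^{-1}$ lies in $A\le Z(N_1)$. From $bab^{-1}=\zeta a$ we get $b^lab^{-l}=\zeta^la$ for all $l\ge0$, because $\zeta$ is central in $N_1$. As $F$ is central, $f(\zeta^la)=b^lf(a)b^{-l}=0$.

So $f$ has the roots $\zeta^la$ in the commutative ring $F[A,a]$. To bound their number we pass to a field. Fix $j$. The ring $S_j=e_jF[A,a]$ is commutative with identity $e_j$ and contains $K_j$. Let $\mathfrak m$ be a maximal ideal of $S_j$. The field $S_j/\mathfrak m$ contains a copy of $K_j$, and the image $\bar a$ of $ae_j$ in it is nonzero, because $a$ is invertible in $F[a]$. All elements $(\zeta e_j)^l\bar a$ are roots of $f$ in this field, so at most $d$ of them are distinct. As $\bar a\ne0$ and $K_j$ embeds in the field, $\zeta e_j$ has at most $d$ distinct powers. Hence its order is at most $d$, and $\zeta^{d!}e_j=e_j$. This holds for all $j$, so $\zeta^{d!}=1$. Since $\zeta$ commutes with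 $a$,
\[
ba^{d!}b^{-1}=(\zeta a)^{d!}=\zeta^{d!}a^{d!}=a^{d!}.
\]
The number $d$ does not depend on $b$, so $a^{d!}\in Z(N_1)$.
\end{proof}

\begin{lemma}\label{lem:N1A}
$N_1/A$ is $G$-hypercyclic.
\end{lemma}

\begin{proof}
Let $a\in N_1$, and let $z=a^e\in Z(N_1)$ as in Lemma~\ref{lem:power}. The group $Z(N_1)$ is an abelian normal subgroup of $G$, so $z$ has only finitely many conjugates in $G$ by Lemma~\ref{lem:abelian}(b). If $g,h\in G$ satisfy $z^g=z^h$, then $(a^gA)^e=(a^hA)^e$, and so $a^gA=a^hA$, because $N_1/A$ is torsion-free abelian. Thus $aA$ has at most as many conjugates in $G/A$ as $z$ has in $G$. Since $a$ was arbitrary, Lemma~\ref{lem:criteria}(c) applies.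
\end{proof}

\subsection{Conclusion}

\begin{proof}[Proof of Theorem~\ref{thm:irr}]
We climb from $1$ to $G$ through $A$ and $N_1$.

The subgroup $A$ is $G$-hypercyclic by Lemma~\ref{lem:abelian}(b), and $N_1/A$ is $G$-hypercyclic by Lemma~\ref{lem:N1A}. So $N_1$ is $G$-hypercyclic by Lemma~\ref{lem:closure}(b).

The group $G/C$ is hypercyclic. Indeed, $G_1/C$ is an abelian normal subgroup of finite index in $G/C$. It lies in the centralizer of each of its elements, so these have finitely many conjugates in $G/C$, and $G_1/C$ is $G$-hypercyclic by Lemma~\ref{lem:criteria}(c). The group $G/G_1$ is finite, hence hypercyclic by Lemma~\ref{lem:criteria}(b). Now apply Lemma~\ref{lem:closure}(b).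

The group $G/N$ is abelian, hence hypercyclic. As $N_1=N\cap C$, the group $G/N_1$ embeds in $G/N\times G/C$, so it is hypercyclic by Lemma~\ref{lem:closure}(c).

Since $N_1$ and $G/N_1$ are $G$-hypercyclic, $G$ is hypercyclic by Lemma~\ref{lem:closure}(b).
\end{proof}

\begin{thebibliography}{9}
\bibitem{KW} Kegel and Wehrfritz, \emph{Locally Finite Groups}, 1973.
\end{thebibliography}

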